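
\newtheorem{theorem}{Theorem}[section]
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}

\title{Almost continuous additive functions with null graph:\\ independence from ZFC}


\begin{abstract}
We consider the statement (V): there is a discontinuous additive function
$f\colon\mathbb R\to\mathbb R$ that is almost continuous in the sense of Stallings and
whose graph has planar Lebesgue measure zero. We show that (V) fails after adding at least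
$\omega_2$ random reals to a model of CH, so (V) is not provable in ZFC if ZFC is
consistent. The proof has two independent halves. The first is a ZFC theorem: a
discontinuous additive function with null graph is not almost continuous as soon as its
graph has positive outer measure for some Borel probability measure on the plane whose
first marginal is absolutely continuous. The second shows that in the random real model
such a measure exists for every function. We also show that (V) holds whenever
$\mathrm{cov}(\mathcal M)=\mathfrak c$, so (V) is independent of ZFC.
\end{abstract}

\section{The question and the results}\label{sec:intro}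

A function $f\colon\mathbb R\to\mathbb R$ is \emph{additive} if $f(x+y)=f(x)+f(y)$ for all
$x,y$. It is \emph{almost continuous} (in the sense of Stallings) if every open subset of
$\mathbb R^2$ that contains the graph of $f$ also contains the graph of some continuous
$g\colon\mathbb R\to\mathbb R$. We identify a function with its graph. For sets, $|\cdot|$
denotes Lebesgue measure on $\mathbb R$ or $\mathbb R^2$ (in Section~\ref{sec:random} also
the product measure on powers of $2^\omega$); we write $\lambda$ for Lebesgue measure on
$\mathbb R$ when it is compared with other measures. A graph is \emph{null} if its planar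
Lebesgue measure is zero. The question is whether ZFC proves the following statement.

\begin{quote}
(V)\quad There is a discontinuous, almost continuous, additive function
$f\colon\mathbb R\to\mathbb R$ whose graph is null.
\end{quote}

The problem is posed in \cite{book}. The following was known: K.~Ciesielski constructed such
a function under Martin's axiom, and (V) also follows from the Covering Property Axiom
$\mathrm{CPA}_{\mathrm{prism}}^{\mathrm{game}}$.

\paragraph{Why the four requirements compete.}
Any three of the four properties in (V) can be had together in ZFC.
\begin{itemize}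
\item \emph{Without discontinuity:} take $f(x)=x$.
\item \emph{Without additivity:} take $f(x)=\sin(1/x)$ for $x\ne0$ and $f(0)=0$. If an open
set $O$ contains $f$, then it contains $[-\eta,\eta]\times\{0\}$ for some $\eta>0$. Choose
an integer $k\ge1$ with $1/(k\pi)<\eta$ and replace $f$ by $0$ on $[-1/(k\pi),1/(k\pi)]$;
the result is continuous and contained in $O$.
\item \emph{Without almost continuity:} take a nonzero $\mathbb Q$-linear
$f\colon\mathbb R\to\mathbb Q$ (Example~\ref{ex:rational}).
\item \emph{Without nullity:} a transfinite recursion of length $\mathfrak c$ works in ZFC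
(Remark~\ref{rem:nonnull}).
\end{itemize}
To be almost continuous, $f$ must meet a large family of closed sets; to have a null graph,
it must stay inside a small set. In a recursion of length $\mathfrak c$ both demands
together lead, at each step, to fewer than $\mathfrak c$ conditions, each holding on a
comeager set. Such conditions can be met if $\mathrm{cov}(\mathcal M)=\mathfrak c$, where
$\mathrm{cov}(\mathcal M)$ is the least number of meager sets that cover $\mathbb R$. One
might guess that a cleverer recursion avoids this hypothesis. It cannot be avoided
altogether: if ZFC is consistent, the answer to the question is negative.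

\paragraph{Results.}
By a \emph{Borel probability} we mean a Borel probability measure. For a Borel probability
$\pi$ on $\mathbb R^2$ and $X\subset\mathbb R^2$ put
\[
\pi^*(X)=\min\{\pi(B):B\supseteq X\text{ Borel}\}.
\]
The minimum exists, because one can intersect countably many Borel supersets. The
\emph{first marginal} of $\pi$ is its image under $(x,y)\mapsto x$, and $\mu\ll\lambda$
means that $\mu$ is absolutely continuous with respect to $\lambda$.

\begin{theorem}[ZFC]\label{thm:criterion}
Let $f$ be additive and discontinuous, with null graph. Suppose there is a Borel probability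
$\pi$ on $\mathbb R^2$ with first marginal $\ll\lambda$ and $\pi^*(f)>0$. Then $f$ is not
almost continuous.
\end{theorem}

\begin{theorem}\label{thm:random}
Let $V$ be a model of $\mathrm{ZFC}+\mathrm{CH}$, let $\kappa\ge\omega_2$ be a cardinal of
$V$, and let $V[G]$ be obtained by adding $\kappa$ random reals, that is, by forcing with
the measure algebra of $2^{\kappa\times\omega}$. In $V[G]$, for every
$f\colon\mathbb R\to\mathbb R$ there is a Borel probability $\pi$ on $\mathbb R^2$ whose
first marginal is Lebesgue measure on $[0,1]$ and with $\pi^*(f)>0$.
\end{theorem}

\begin{corollary}\label{cor:main}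
In the models $V[G]$ of Theorem~\ref{thm:random}, \textup{(V)} fails. Hence, if
$\mathrm{ZFC}$ is consistent, then so is $\mathrm{ZFC}+\neg\textup{(V)}$.
\end{corollary}

\begin{proof}
In $V[G]$, Theorem~\ref{thm:random} supplies the hypothesis of Theorem~\ref{thm:criterion}
for every discontinuous additive $f$ with null graph, so no such $f$ is almost continuous.
The second statement follows because the consistency of ZFC implies that of
$\mathrm{ZFC}+\mathrm{CH}$.
\end{proof}

\begin{theorem}\label{thm:cov}
If $\mathrm{cov}(\mathcal M)=\mathfrak c$ (in particular under $\mathrm{CH}$ or
$\mathrm{MA}$), then \textup{(V)} holds.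
\end{theorem}

Corollary~\ref{cor:main} and Theorem~\ref{thm:cov} together show that (V) is independent of
ZFC, provided that ZFC is consistent. Theorem~\ref{thm:criterion} also yields the following
two results; the first of them uses Theorem~\ref{thm:random} as well.

\begin{theorem}\label{thm:full}
In the models of Theorem~\ref{thm:random}, every discontinuous additive almost continuous
function has a graph of full outer measure in $\mathbb R^2$; that is, every Borel set
containing the graph has a null complement.
\end{theorem}

\begin{theorem}[ZFC]\label{thm:extension}
If $f$ witnesses \textup{(V)}, then there is no probability measure $\nu$ on a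
$\sigma$-algebra $\Sigma\supseteq\mathrm{Borel}(\mathbb R)$ such that
$\nu|_{\mathrm{Borel}(\mathbb R)}\ll\lambda$ and $f$ is $\Sigma$-measurable. In particular,
\textup{(V)} fails if Lebesgue measure on $[0,1]$ extends to a countably additive measure on
all subsets of $[0,1]$.
\end{theorem}

Section~\ref{sec:blocking} describes the closed sets that will witness the failure of almost
continuity, first in an example and then in the form needed. Section~\ref{sec:criterion}
proves Theorem~\ref{thm:criterion}; its analytic core is a function on the plane that equals
$1$ on $f$ and has a small integral along \emph{every} vertical line.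
Section~\ref{sec:random} proves Theorem~\ref{thm:random}. Section~\ref{sec:consequences}
contains the two further consequences, and Section~\ref{sec:cov} proves
Theorem~\ref{thm:cov}.

\section{Closed sets that stop every continuous function}\label{sec:blocking}

Call a closed set $K\subset\mathbb R^2$ \emph{blocking} if it meets the graph of every
continuous $g\colon\mathbb R\to\mathbb R$. Passing to complements in the definition of
almost continuity gives
\begin{equation}\label{eq:blocking}
f\text{ is almost continuous}\iff f\text{ meets every blocking set.}
\end{equation}
So to refute almost continuity we must find a blocking set that $f$ misses. The simplest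
blocking sets come from the intermediate value theorem: for $\alpha<\beta$ and
$k\in\mathbb R$, the set
\begin{equation}\label{eq:flat}
\bigl(\{\alpha\}\times[k,\infty)\bigr)\cup\bigl([\alpha,\beta]\times\{k\}\bigr)\cup
\bigl(\{\beta\}\times(-\infty,k]\bigr)
\end{equation}
is blocking. Indeed, a continuous $g$ that misses the two rays has $g(\alpha)<k<g(\beta)$
and takes the value $k$ in between.

The ends of such a set cause no trouble for discontinuous additive functions, by the
following standard fact.

\begin{lemma}\label{lem:dense}
The graph of a discontinuous additive $f$ is dense in $\mathbb R^2$.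
\end{lemma}

\begin{proof}
The function $f$ is not of the form $x\mapsto cx$, so there are $x_1,x_2\ne0$ with
$f(x_1)/x_1\ne f(x_2)/x_2$. The vectors $(x_i,f(x_i))$, $i=1,2$, form a basis of
$\mathbb R^2$. Their $\mathbb Q$-span is dense, and it is contained in $f$, since $f$ is
$\mathbb Q$-linear.
\end{proof}

\begin{example}[Rational values]\label{ex:rational}
Let $f\colon\mathbb R\to\mathbb Q$ be nonzero and additive, for instance a coordinate
function of a Hamel basis. It is discontinuous, since a continuous function with values in
$\mathbb Q$ is constant, and its graph is null, since it lies in $\mathbb R\times\mathbb Q$.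
Pick an irrational $k$ and, by Lemma~\ref{lem:dense}, points $\alpha<\beta$ with
$f(\alpha)<k<f(\beta)$. Then $f$ misses the set \eqref{eq:flat}, so $f$ is not almost
continuous.

Here is a way to \emph{find} a suitable $k$ that will survive generalization. Let
$W\supset\mathbb Q$ be open with $|W|\le\frac14$. At least one half $Y$ of the interval
$[0,1]$ satisfies $|W\cap Y|\le\frac14|Y|$. Keep bisecting, and always choose a half in
which the proportion of $W$ is at most $\frac14$. The chosen intervals shrink to a point
$k$. If $k$ were in $W$, then, as $W$ is open, the late intervals would lie in $W$, where the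
proportion of $W$ is $1$. So $k\notin W$, and in particular $k$ is not a value of $f$.
\end{example}

In general there need not be a value $k$ that is avoided for all $x\in[\alpha,\beta]$ at
once, and $k$ must be allowed to depend on $x$. If we bisect separately for each $x$, nearby
points may choose different halves, so $k(x)$ may jump, and a continuous function may slip
through the jumps. We therefore make the choices constant on the intervals of a finite
partition at each stage, and fill each jump by a vertical segment. The segment must miss $f$
as well, and this is ensured by jumping only at points where $f$ takes a value outside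
$[0,1]$; by Lemma~\ref{lem:dense} such points are dense. We now make this precise.

\begin{definition}\label{def:scheme}
Let $\alpha<\beta$. A \emph{staircase scheme} on $[\alpha,\beta]$ consists of finite
partitions $\mathcal I_n$ ($n\ge0$) of $[\alpha,\beta]$ into nonoverlapping nondegenerate
compact intervals, where $\mathcal I_{n+1}$ refines $\mathcal I_n$, and of a compact interval
$Y_I\subset[0,1]$ of length $2^{-n}$ for each $n$ and each $I\in\mathcal I_n$, such that
$Y_{I'}\subset Y_I$ whenever $I'\subset I$, $I'\in\mathcal I_{n+1}$, $I\in\mathcal I_n$.
(An interval may belong to several $\mathcal I_n$; then $Y_I$ depends also on $n$, which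
will be clear from the context.)
The endpoints of members of the $\mathcal I_n$ other than $\alpha,\beta$ are the
\emph{division points}. If $x\in[\alpha,\beta]$ is not a division point, then $x$ lies in a
unique $I_n(x)\in\mathcal I_n$ for each $n$, and we let $k(x)$ be the point with
$\bigcap_nY_{I_n(x)}=\{k(x)\}$.
\end{definition}

Given a scheme, let $F_n(x)=Y_I$ if $I$ is the only member of $\mathcal I_n$ containing $x$,
and $F_n(x)=\operatorname{conv}(Y_I\cup Y_{I'})$ if $x$ is the common endpoint of
$I,I'\in\mathcal I_n$. Put
\[
\Gamma_n=\{(x,y):x\in[\alpha,\beta],\ y\in F_n(x)\},\qquad \Gamma=\bigcap_n\Gamma_n,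
\]
\[
K=\Gamma\cup\bigl(\{\alpha\}\times[0,\infty)\bigr)\cup\bigl(\{\beta\}\times(-\infty,1]\bigr).
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1.35cm,y=2.1cm]
\draw[dashed,gray] (-0.4,0)--(6.4,0);
\draw[dashed,gray] (-0.4,1)--(6.4,1);
\node[left] at (-0.4,0) {$0$};
\node[left] at (-0.4,1) {$1$};
\fill[gray!40] (0,0.25) rectangle (2,0.5);
\fill[gray!40] (2,0.75) rectangle (4.2,1);
\fill[gray!40] (4.2,0) rectangle (6,0.25);
\draw[very thick] (2,0.25)--(2,1);
\draw[very thick] (4.2,0)--(4.2,1);
\draw[very thick,->] (0,0)--(0,1.45);
\draw[very thick,->] (6,1)--(6,-0.45);
\fill (0,-0.3) circle (1.6pt) node[right] {$(\alpha,f(\alpha))$};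
\fill (6,1.3) circle (1.6pt) node[left] {$(\beta,f(\beta))$};
\node at (0,-0.65) {$\alpha$};
\node at (2,-0.65) {$d$};
\node at (4.2,-0.65) {$d'$};
\node at (6,-0.65) {$\beta$};
\end{tikzpicture}
\caption{A set $\Gamma_n$ (here $n=2$) for a partition of $[\alpha,\beta]$ into three
intervals, and the two rays. The gray rectangles are the sets $I\times Y_I$; the thick
vertical segments over the division points $d,d'$ fill the jumps. A continuous function that
misses the left ray starts below $0$; if it also misses $\Gamma_n$, it stays below the
rectangles, so it meets the right ray. The function $f$ avoids the vertical segments because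
$f(d)$ and $f(d')$ lie outside $[0,1]$.}
\label{fig:staircase}
\end{figure}

\begin{lemma}\label{lem:staircase}
The set $K$ is blocking. Moreover, $f\colon\mathbb R\to\mathbb R$ misses $K$ if
$f(\alpha)<0$, $f(\beta)>1$, $f(d)\notin[0,1]$ for every division point $d$, and
$f(x)\ne k(x)$ for every other $x\in(\alpha,\beta)$.
\end{lemma}

\begin{proof}
\emph{$K$ is closed.} The set $\Gamma_n$ is the union of the finitely many rectangles
$I\times Y_I$ and finitely many vertical segments, so it is compact; hence $\Gamma$ is
compact and $K$ is closed.

\emph{The sets $\Gamma_n$ decrease.} Let $x\in[\alpha,\beta]$. Each interval $Y_{I'}$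
occurring in $F_{n+1}(x)$ lies in $Y_I$ for the $I\in\mathcal I_n$ with $I\supset I'\ni x$,
and $Y_I\subset F_n(x)$. As $F_n(x)$ is convex, $F_{n+1}(x)\subset F_n(x)$.

\emph{Sections.} All $F_n(x)$ lie in $[0,1]$. So the section of $K$ at $\alpha$ is
$[0,\infty)$, at $\beta$ it is $(-\infty,1]$, at a division point it is contained in
$[0,1]$, at any other $x\in(\alpha,\beta)$ it is $\bigcap_nY_{I_n(x)}=\{k(x)\}$, and outside
$[\alpha,\beta]$ it is empty. The second statement of the lemma follows.

\emph{$K$ is blocking.} Let $g$ be continuous and suppose it misses $K$. Then $g(\alpha)<0$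
and $g(\beta)>1$. We claim that $g$ meets every $\Gamma_n$. Let $I_1,\dots,I_m$ be the
members of $\mathcal I_n$ from left to right, let $Y_{I_i}=[a_i,b_i]$, and suppose
$g\cap\Gamma_n=\emptyset$. Then $g(x)\notin[a_i,b_i]$ for $x\in I_i$, so by connectedness
either $g<a_i$ on $I_i$ or $g>b_i$ on $I_i$. On $I_1$ the first alternative holds, since
$g(\alpha)<0\le a_1$. Suppose it holds on $I_i$, where $i<m$, and let $p$ be the common
endpoint of $I_i$ and $I_{i+1}$. Then $g(p)<a_i$, and $g(p)$ is not in the interval
$\operatorname{conv}(Y_{I_i}\cup Y_{I_{i+1}})$, which contains $a_i$. So $g(p)$ lies below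
this interval, in particular $g(p)<a_{i+1}$, and the first alternative holds on $I_{i+1}$.
By induction $g(\beta)<a_m\le1$, a contradiction.

Hence the sets $\{x\in[\alpha,\beta]:(x,g(x))\in\Gamma_n\}$ are nonempty, compact and
decreasing. A common point shows that $g$ meets $\Gamma\subset K$, a contradiction.
\end{proof}

\section{Proof of Theorem \ref{thm:criterion}}\label{sec:criterion}

\subsection{Why a measure}

Let $f$ be as in the theorem and let $U\supseteq f$ be open with small area. To run the
bisection of Example~\ref{ex:rational} on the vertical line over $x$, one could try to use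
the section $U_x=\{y:(x,y)\in U\}$, since points off $U$ are off $f$. But small area bounds
$|U_x|$ only for \emph{most} $x$: an open set of small area may contain whole vertical lines.
We need a bound for every $x$.

The remedy is to average over translates, and here additivity enters. For
$z\in\mathbb R^2$ write $U-z=\{w:w+z\in U\}$. The graph $f$ is a subgroup of $\mathbb R^2$,
so for $z\in f$ we have $f+z=f\subset U$, that is, $f\subset U-z$. If $\pi$ is a probability
for which every Borel superset of $f$ has measure $1$, then
\[
\varphi(z)=\pi(U-z)
\]
equals $1$ on $f$, so $\varphi(z)<1$ certifies $z\notin f$. If $\pi$ is spread out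
horizontally, then Tonelli's theorem bounds the integral of $\varphi$ along every vertical
line by a multiple of $|U|$.

In Example~\ref{ex:rational} all of this is explicit. The line is the union of the countably
many sets $f^{-1}(q)$, and the nonempty ones are translates of $\ker f$. So $\ker f$, and
hence $\ker f\cap[n,n+1]$ for some $n\in\mathbb Z$, has positive outer measure. Let $\pi$ be
Lebesgue measure on the segment $[n,n+1]\times\{0\}$. If $B\supseteq f$ is Borel, then
$\{a\in[n,n+1]:(a,0)\in B\}\supseteq\ker f\cap[n,n+1]$; thus $\pi^*(f)>0$, and
Theorem~\ref{thm:criterion} applies to $f$. For $U=\mathbb R\times W$ one gets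
$\varphi(x,y)=1_W(y)$. This $U$ has infinite area, but the integral of $\varphi$ along every
vertical line is $|W|\le\frac14$ all the same. So the example bisected the function
$\varphi$, and there were no jumps because $\varphi$ did not depend on $x$.

\subsection{Normalization}

\begin{lemma}\label{lem:normal}
Let $\pi$ be a Borel probability on $\mathbb R^2$ with first marginal $\ll\lambda$ and
$\pi^*(f)>0$. Then there are $M<\infty$ and a Borel probability $\pi'$ on $\mathbb R^2$
whose first marginal has a density $\le M$, such that $\pi'(B)=1$ for every Borel
$B\supseteq f$.
\end{lemma}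

\begin{proof}
Let $H\supseteq f$ be Borel with $\pi(H)=\pi^*(f)>0$, and let $\rho$ be a finite-valued
Borel density of the first marginal. The sets $\{(a,b)\in H:\rho(a)\le m\}$ increase to $H$,
so for some $m$ the set $P=\{(a,b)\in H:\rho(a)\le m\}$ has $\pi(P)>0$. Put
$\pi'=\pi(\,\cdot\,\cap P)/\pi(P)$ and $M=m/\pi(P)$. For Borel $A\subset\mathbb R$,
\[
\pi'(A\times\mathbb R)\le\frac1{\pi(P)}\int_{A\cap\{\rho\le m\}}\rho\,d\lambda\le M|A| .
\]
If $B\supseteq f$ is Borel, then so is $B\cap H\supseteq f$, and
$\pi(B\cap H)\ge\pi^*(f)=\pi(H)$. So $\pi(H\setminus B)=0$, and $\pi'(B)=1$ because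
$P\subset H$.
\end{proof}

\subsection{The function $\varphi$}

\begin{lemma}\label{lem:phi}
Let $f$ be additive, and let $\pi$ be a Borel probability on $\mathbb R^2$ whose first
marginal has a density $\le M$ and with $\pi(B)=1$ for every Borel $B\supseteq f$. Let
$U\supseteq f$ be open with $|U|<\infty$, and put $\varphi(z)=\pi(U-z)$. Then:
\begin{enumerate}
\item[(a)] $\varphi(z)=1$ for $z\in f$.
\item[(b)] $\varphi$ is lower semicontinuous.
\item[(c)] $\int_{\mathbb R}\varphi(x,y)\,dy\le M|U|$ for every $x\in\mathbb R$.
\item[(d)] For each compact interval $Y$, the function $x\mapsto\int_Y\varphi(x,y)\,dy$ is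
continuous.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) As above, $f\subset U-z$ for $z\in f$, and $U-z$ is open.

(b) Since $|U|<\infty$, the set $\mathbb R^2\setminus U$ is nonempty and closed. For
$j\ge1$ let
\[
u_j(z)=\min\bigl(1,\,j\operatorname{dist}(z,\mathbb R^2\setminus U)\bigr)\cdot
\max\bigl(0,\min(1,\,j-|z|)\bigr),
\]
where $|z|$ is the Euclidean norm. Both factors are nonnegative, continuous and
nondecreasing in $j$, the second has compact support, and $u_j\uparrow1_U$. Put
$\varphi_j(z)=\int u_j(w+z)\,d\pi(w)$. As $u_j$ is uniformly continuous, $\varphi_j$ is
continuous, and $\varphi_j\uparrow\varphi$ by monotone convergence. A supremum of continuous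
functions is lower semicontinuous.

(c) Let $h\ge0$ be Borel on $\mathbb R^2$. By Tonelli's theorem and translation invariance in
$y$,
\begin{equation}\label{eq:tonelli}
\int_{\mathbb R}\int h(x+a,y+b)\,d\pi(a,b)\,dy
=\int\Bigl(\int_{\mathbb R}h(x+a,y)\,dy\Bigr)d\pi(a,b)\le M\int_{\mathbb R^2}h .
\end{equation}
In the last step the inner integral depends on $a$ only, the distribution of $a$ under $\pi$
has density $\le M$, and Lebesgue measure is invariant under $a\mapsto x+a$. Take $h=1_U$.

(d) By \eqref{eq:tonelli} with $h=1_U-u_j$,
\[
0\le\int_Y(\varphi-\varphi_j)(x,y)\,dy\le M\Bigl(|U|-\int_{\mathbb R^2}u_j\Bigr)\to0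
\]
uniformly in $x$, where $|U|<\infty$ is used again. The functions
$x\mapsto\int_Y\varphi_j(x,y)\,dy$ are continuous because $\varphi_j$ is uniformly
continuous on compact sets. So the uniform limit is continuous.
\end{proof}

\subsection{Bisection with moving choices}

Only one half of the continuity in (d) is surprising: lower semicontinuity of the vertical
averages follows from (b) and Fatou's lemma, but the construction below needs to know that
an average which is small at $x$ remains small near $x$. This is where the bounded density
is used for the second time.

\begin{lemma}\label{lem:bisect}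
Let $\varphi$ be as in Lemma~\ref{lem:phi} with $M|U|\le\frac14$, let $\alpha<\beta$, and let
$D\subset\mathbb R$ be dense. There is a staircase scheme on $[\alpha,\beta]$ with all
division points in $D$ such that $\varphi(x,k(x))\le\frac12$ for every $x\in(\alpha,\beta)$
that is not a division point.
\end{lemma}

\begin{proof}
For a nondegenerate compact interval $Y$ let $A_Y(x)=|Y|^{-1}\int_Y\varphi(x,y)\,dy$. This
is continuous in $x$ by Lemma~\ref{lem:phi}(d). Let $c_n=\frac12-2^{-n-2}$. We construct the
scheme such that
\begin{equation}\label{eq:average}
A_{Y_I}(x)\le c_n\qquad\text{for all }x\in I\in\mathcal I_n .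
\end{equation}
The bounds $c_n$ increase strictly, which leaves room to choose the same half on a whole
neighborhood, and they stay below $\frac12$.

Start with $\mathcal I_0=\{[\alpha,\beta]\}$ and $Y_{[\alpha,\beta]}=[0,1]$. Then
\eqref{eq:average} holds by Lemma~\ref{lem:phi}(c), since $c_0=\frac14$. Suppose
$I\in\mathcal I_n$ and $Y_I$ are given, and let $Y^0,Y^1$ be the two halves of $Y_I$. For
$x\in I$,
\[
\tfrac12\bigl(A_{Y^0}(x)+A_{Y^1}(x)\bigr)=A_{Y_I}(x)\le c_n,
\]
so $A_{Y^e}(x)\le c_n<c_{n+1}$ for some $e\in\{0,1\}$. Hence the two relatively open sets
$\{x\in I:A_{Y^e}(x)<c_{n+1}\}$, $e=0,1$, cover $I$. Let $\delta>0$ be a Lebesgue number of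
this cover: every subset of $I$ of diameter less than $\delta$ lies in one of the two sets.
As $D$ is dense, $I$ can be cut at finitely many interior points that belong to $D$ into
compact intervals of length less than $\delta$. These are the members of $\mathcal I_{n+1}$
inside $I$, and to each of them we assign a half $Y^e$ with $A_{Y^e}<c_{n+1}$ on it.

Let $x\in(\alpha,\beta)$ not be a division point, and suppose $\varphi(x,k(x))>\frac12$. By
lower semicontinuity, $\varphi(x,\cdot)>\frac12$ on a neighborhood of $k(x)$, hence on
$Y_{I_n(x)}$ for large $n$, and so $A_{Y_{I_n(x)}}(x)>\frac12>c_n$. This contradicts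
\eqref{eq:average}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
By Lemma~\ref{lem:normal} we may assume that the first marginal of $\pi$ has density $\le M$
and that $\pi(B)=1$ for every Borel $B\supseteq f$. Since $f$ is null, there is an open
$U\supseteq f$ with $M|U|\le\frac14$. Let $\varphi(z)=\pi(U-z)$.

By Lemma~\ref{lem:dense} the set $D=\{x:f(x)\notin[0,1]\}$ is dense, and there are
$\alpha<\beta$ with $f(\alpha)<0$ and $f(\beta)>1$. Take the scheme of
Lemma~\ref{lem:bisect} and the corresponding set $K$. At a division point $d$ we have
$d\in D$, so $f(d)\notin[0,1]$. At any other $x\in(\alpha,\beta)$ we have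
$\varphi(x,k(x))\le\frac12<1=\varphi(x,f(x))$ by Lemma~\ref{lem:phi}(a), so $f(x)\ne k(x)$.
By Lemma~\ref{lem:staircase}, $K$ is blocking and $f$ misses it. By \eqref{eq:blocking}, $f$
is not almost continuous.
\end{proof}

\begin{remark}[No hypothesis can be dropped]
Assume that ZFC is consistent. Then none of the hypotheses of Theorem~\ref{thm:criterion} can
be dropped without losing provability in ZFC. Discontinuity is needed: take $f(x)=x$ and let
$\pi$ be the image of Lebesgue measure on $[0,1]$ under $x\mapsto(x,f(x))$. Additivity is
needed: do the same with the function $\sin(1/x)$ of Section~\ref{sec:intro}. Nullity is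
needed: in the models of Theorem~\ref{thm:random} a suitable $\pi$ exists for every function,
and by Remark~\ref{rem:nonnull} there are discontinuous additive almost continuous functions.
The condition on the first marginal is needed: the point mass at $(0,0)$ satisfies
$\pi^*(f)=1$ for every additive $f$, while under CH there are functions as in (V), by
Theorem~\ref{thm:cov}. The latter functions also show that $\pi^*(f)>0$ cannot be omitted.
\end{remark}

\section{Adding random reals: proof of Theorem \ref{thm:random}}\label{sec:random}

\subsection{The idea in the smallest case}

Let $r_\alpha$, $\alpha<\kappa$, be the random reals, regarded as elements of $[0,1]$, and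
let $f\in V[G]$. Suppose first that there are an uncountable $A\subset\kappa$ in $V$ and a
Borel function $\psi$ coded in $V$ with $f(r_\alpha)=\psi(r_\alpha)$ for all $\alpha\in A$.
Let $\pi$ be the image of Lebesgue measure on $[0,1]$ under $x\mapsto(x,\psi(x))$. If $B$ is
a Borel set with $\pi(B)=0$, then $\{x\in[0,1]:(x,\psi(x))\in B\}$ is null. A code for a
null set containing it depends on only countably many of the random coordinates. So there is
an $\alpha\in A$ for which $r_\alpha$ is random over this code, which gives
$(r_\alpha,f(r_\alpha))\notin B$ and $f\not\subset B$. Hence $\pi^*(f)>0$.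

In general $f(r_\alpha)$ depends on $r_\alpha$ and on countably many further coordinates.
After thinning out, these are of two kinds: those shared by all $\alpha\in A$, which act as a
fixed parameter, and those private to $\alpha$, which we integrate out. Because of the
private coordinates $\pi$ need not live on the graph of a function. If, for instance,
$f(r_\alpha)=r_{\alpha+1}$ for uncountably many limit ordinals $\alpha$ forming a set in
$V$, then the same argument applies with $\pi$ equal to Lebesgue measure on $[0,1]^2$. For
this reason Theorem~\ref{thm:criterion} is about measures on the plane.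

\subsection{Names and null sets}

We force with the algebra $\mathbb B$ of Baire subsets of
$(2^\omega)^\kappa=2^{\kappa\times\omega}$ (the $\sigma$-algebra generated by the clopen
sets) modulo null sets of the product measure. It is $\sigma$-complete and ccc, hence
complete. Since $\mathbb B$ is ccc, $V$ and $V[G]$ have the same cardinals; in particular, a
set in $V$ is countable in $V$ iff it is countable in $V[G]$. Each Baire set has a
\emph{countable support}: it is the preimage of a Borel subset of $(2^\omega)^S$ for some
countable $S\subset\kappa$. We regard $G$ as the generic element of $(2^\omega)^\kappa$, so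
that $G(\alpha)(i)=1$ iff the class of $\{z:z(\alpha)(i)=1\}$ is in the generic filter, and
we write $G|S$ for the restriction of $G$ to $S\subset\kappa$. Borel sets and Borel functions
coded in $V$ are reinterpreted in $V[G]$ without change of notation; the relations between
them used below are absolute.

\begin{lemma}\label{lem:filter}
Let $S\in V$ be a countable subset of $\kappa$ and let $E\subset(2^\omega)^S$ be Borel, coded
in $V$. Then $G|S\in E$ iff the class $[E]$ of the preimage of $E$ belongs to the generic
filter. In particular, $G|S$ lies in no null Borel set coded in $V$.
\end{lemma}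

\begin{proof}
For clopen $E$ this is the definition of $G$. It passes to complements because the generic
filter is an ultrafilter on $\mathbb B$. It passes to countable unions because
$[\bigcup_nE_n]=\sup_n[E_n]$ and, for a sequence $([E_n])_n$ in $V$, the $V$-generic filter
contains the supremum iff it contains some $[E_n]$. So it holds for all $E$ by induction on
codes. If $E$ is null, then $[E]=0$ is not in the filter.
\end{proof}

\begin{lemma}\label{lem:names}
If $1\Vdash\tau\in\mathbb R$, there are a countable $S\subset\kappa$ in $V$ and a Borel
$\phi\colon(2^\omega)^S\to\mathbb R$ coded in $V$ with $1\Vdash\tau=\phi(\dot G|S)$. The same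
holds with $2^\omega$ in place of $\mathbb R$. Every element of $\mathbb R$ or of $2^\omega$
in $V[G]$ has such a name $\tau$.
\end{lemma}

\begin{proof}
Represent the Boolean values $[\![\tau>q]\!]$, $q\in\mathbb Q$, by Borel sets
$E_q\subset(2^\omega)^S$ with a common countable support $S$. Put
$\phi(z)=\sup\{q:z\in E_q\}$ if this set of rationals is nonempty and bounded above, and
$\phi(z)=0$ otherwise. By Lemma~\ref{lem:filter}, $q<\tau$ iff $G|S\in E_q$, for every
generic $G$, so $\tau=\phi(G|S)$. For $1\Vdash\tau\in2^\omega$, represent
$[\![\tau(i)=1]\!]$ by $E_i$ and let $\phi(z)(i)=1$ iff $z\in E_i$. The last statement holds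
because names can be mixed along antichains.
\end{proof}

Let $T\in V$ be a countable nonempty set and fix in $V$ a countable clopen base of
$(2^\omega)^T$. A \emph{null code} for $T$ is a sequence $(O_n)_n$ of open subsets of
$(2^\omega)^T$ with $|O_n|\le2^{-n}$ (in the product measure), where each $O_n$ is given as a
union of members of the base. So a null code is given by a subset of a countable set in $V$,
that is, by an element of $2^\omega$; conversely, every element of $2^\omega$ codes in this
way a sequence of open sets, which need not satisfy the measure bounds. The null code codes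
the null set $Z=\bigcap_nO_n$, and every null subset of $(2^\omega)^T$ is contained in a set
of this form. By Lemma~\ref{lem:names}, for every null code in $V[G]$ there are a countable
$C\subset\kappa$ in $V$ and a Borel function $\phi\colon(2^\omega)^C\to2^\omega$ coded in $V$
such that the code equals $\phi(G|C)$. We then say that $Z$ is \emph{coded from} $G|C$.

\begin{lemma}\label{lem:avoid}
Let $C\subset\kappa$ be countable, let $T$ be countable and nonempty, and let
$e\colon T\to\kappa$ be injective with $e[T]\cap C=\emptyset$, where $C,T,e\in V$. If
$Z\subset(2^\omega)^T$ is coded from $G|C$, then $G\circ e\notin Z$.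
\end{lemma}

\begin{proof}
Let the code be $\phi(G|C)$. For $s\in(2^\omega)^C$ let $O_n(s)$ be the $n$-th open set
coded by $\phi(s)$, and let
\[
\tilde O_n=\{(s,t)\in(2^\omega)^C\times(2^\omega)^T:\ |O_n(s)|\le2^{-n},\ t\in O_n(s)\}.
\]
The condition $|O_n(s)|\le2^{-n}$ says that every finite union of the coded base sets has
measure $\le2^{-n}$. So it is Borel and absolute, and $\tilde O_n$ is Borel with a code in
$V$. By Fubini's theorem $|\tilde O_n|\le2^{-n}$. Hence $\tilde Z=\bigcap_n\tilde O_n$ is a
null Borel set coded in $V$.

Since $e$ is injective and $e[T]$ is disjoint from $C$, the map $w\mapsto(w|C,\,w\circ e)$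
is a measure-preserving homeomorphism of $(2^\omega)^{C\cup e[T]}$ onto
$(2^\omega)^C\times(2^\omega)^T$. So the preimage of $\tilde Z$ is a null Borel set coded in
$V$, and by Lemma~\ref{lem:filter} it does not contain $G|(C\cup e[T])$. That is,
$(G|C,\,G\circ e)\notin\tilde Z$. As $|O_n(G|C)|\le2^{-n}$ for all $n$, this means
$G\circ e\notin\bigcap_nO_n(G|C)=Z$.
\end{proof}

\subsection{Thinning out}

Let $\mathrm{bin}\colon2^\omega\to[0,1]$, $\mathrm{bin}(t)=\sum_it(i)2^{-i-1}$; it maps the
product measure to Lebesgue measure on $[0,1]$. Put $r_\alpha=\mathrm{bin}(G(\alpha))$. Let
$f\colon\mathbb R\to\mathbb R$ be a function in $V[G]$, and let $\dot f$ be a name for it with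
$1\Vdash\dot f\colon\mathbb R\to\mathbb R$.

Work in $V$. For $\alpha<\omega_2\le\kappa$ choose by Lemma~\ref{lem:names} a countable
$S_\alpha\subset\kappa$ and a Borel $\phi_\alpha\colon(2^\omega)^{S_\alpha}\to\mathbb R$ with
\[
1\Vdash\dot f(\dot r_\alpha)=\phi_\alpha(\dot G|S_\alpha);
\]
enlarging the support, we may assume $\alpha\in S_\alpha$. To compare different $\alpha$, let
$e_\alpha\colon\theta_\alpha\to S_\alpha$ be the increasing enumeration
($\theta_\alpha<\omega_1$), let $\xi_\alpha$ be such that $e_\alpha(\xi_\alpha)=\alpha$, and
let
\[
\psi_\alpha(z)=\phi_\alpha(z\circ e_\alpha^{-1}),\qquad z\in(2^\omega)^{\theta_\alpha},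
\]
so that $\psi_\alpha(G\circ e_\alpha)=\phi_\alpha(G|S_\alpha)=f(r_\alpha)$ in $V[G]$.

A countable set equals $S_\alpha$ for at most countably many $\alpha$, because
$\alpha\in S_\alpha$. So there are $\omega_2$ many distinct sets $S_\alpha$. Here CH is used:
since $\omega_1^\omega=\omega_1$, the $\Delta$-system lemma holds for $\omega_2$ countable
sets; there are only $\omega_1$ triples $(\theta_\alpha,\xi_\alpha,\psi_\alpha)$, because
there are only $2^\omega=\omega_1$ Borel functions on each of the spaces; and a countable
ordinal has only $\omega_1$ subsets. So there are $A\subset\omega_2$ of size $\omega_2$, a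
countable set $R$, and fixed $\theta,\xi,\psi,\varrho$ such that for all distinct
$\alpha,\beta\in A$
\[
S_\alpha\cap S_\beta=R,\qquad(\theta_\alpha,\xi_\alpha,\psi_\alpha)=(\theta,\xi,\psi),
\qquad e_\alpha^{-1}[R]=\varrho .
\]
Then $e_\alpha|\varrho$ is the order isomorphism of $\varrho$ onto $R$, and so it is the same
for all $\alpha\in A$. Discarding the countably many $\alpha\in R$, we may assume that
$\alpha\notin R$ for $\alpha\in A$, that is, $\xi\notin\varrho$.

\subsection{The measure}

Work in $V[G]$. Let $T=\theta\setminus\varrho$, so $\xi\in T$, and let
$g=G\circ(e_\alpha|\varrho)$; this shared part is independent of $\alpha\in A$. Define the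
Borel map
\[
\Phi\colon(2^\omega)^T\to\mathbb R^2,\qquad
\Phi(z)=\bigl(\mathrm{bin}(z(\xi)),\ \psi(z\cup g)\bigr),
\]
and let $\pi$ be the image under $\Phi$ of the product measure on $(2^\omega)^T$. Its first
marginal is Lebesgue measure on $[0,1]$. For $\alpha\in A$ put $z_\alpha=G\circ(e_\alpha|T)$.
Then $z_\alpha\cup g=G\circ e_\alpha$ and $z_\alpha(\xi)=G(\alpha)$, so
\[
\Phi(z_\alpha)=\bigl(r_\alpha,\ \psi(G\circ e_\alpha)\bigr)=(r_\alpha,f(r_\alpha))\in f .
\]

Let $B\subset\mathbb R^2$ be Borel with $\pi(B)=0$. Then $\Phi^{-1}(B)$ is null, hence
contained in a set $Z\subset(2^\omega)^T$ given by a null code, and $Z$ is coded from $G|C$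
for some countable $C\in V$. The sets $e_\alpha[T]=S_\alpha\setminus R$, $\alpha\in A$, are
pairwise disjoint, so only countably many of them meet $C$. Choose $\alpha\in A$ with
$e_\alpha[T]\cap C=\emptyset$. By Lemma~\ref{lem:avoid}, applied to $e=e_\alpha|T\in V$, we
have $z_\alpha\notin Z$, so $(r_\alpha,f(r_\alpha))=\Phi(z_\alpha)\notin B$ and
$f\not\subset B$. Thus no $\pi$-null Borel set contains $f$, that is, $\pi^*(f)>0$. This
proves Theorem~\ref{thm:random}, and with it Corollary~\ref{cor:main}. \qed

\section{Two further consequences}\label{sec:consequences}

\begin{proof}[Proof of Theorem~\ref{thm:extension}]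
Let $f$ be a discontinuous additive function with null graph, and suppose that a measure
$\nu$ as in the theorem exists. Let $\pi$ be the image of $\nu$ under the $\Sigma$-measurable
map $x\mapsto(x,f(x))$. Its first marginal is $\nu|_{\mathrm{Borel}(\mathbb R)}\ll\lambda$,
and $\pi(B)=1$ for every Borel $B\supseteq f$, so $\pi^*(f)=1$. By
Theorem~\ref{thm:criterion}, $f$ is not almost continuous. If Lebesgue measure on $[0,1]$
extends to a countably additive measure $\bar\lambda$ on all subsets of $[0,1]$, take
$\Sigma=\mathcal P(\mathbb R)$ and $\nu(X)=\bar\lambda(X\cap[0,1])$; then every $f$ is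
$\Sigma$-measurable, and (V) fails.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:full}]
Let $f$ be discontinuous, additive and almost continuous in $V[G]$. By
Theorems~\ref{thm:criterion} and~\ref{thm:random}, its graph is not null. The idea is that a
measurable hull of $f$ inherits translation invariance from the dense subgroup $f$.

Call a Borel set $H\supseteq f$ a \emph{hull} of $f$ if $|H\setminus B|=0$ for every Borel
$B\supseteq f$. A hull exists: partition $\mathbb R^2$ into half-open unit squares $Q$,
choose a Borel $B_Q\subset Q$ of minimal measure containing $f\cap Q$, and let $H$ be the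
union of the $B_Q$. If $B\supseteq f$ is Borel, then $B_Q\cap B\supseteq f\cap Q$ has measure
at least $|B_Q|$, so $|B_Q\setminus B|=0$. Any two hulls differ by a null set.

For $z\in f$, the set $H+z$ is a hull of $f+z=f$, so $|H\,\triangle\,(H+z)|=0$. For each
bounded square $Q$ the function $z\mapsto|(H\,\triangle\,(H+z))\cap Q|$ is continuous, by the
continuity of translations in $L^1$, applied to indicators of bounded parts of $H$. It
vanishes on $f$, which is dense by Lemma~\ref{lem:dense}, so it vanishes identically. Thus
$|H\,\triangle\,(H+z)|=0$ for every $z\in\mathbb R^2$. By Fubini's theorem there is a $w$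
such that $1_H(w-z)=1_H(w)$ for almost every $z$. So $1_H$ is almost everywhere constant, and
$H$ is null or conull. It is not null, because $f\subset H$ is not null. So $H$ is conull,
and then every Borel $B\supseteq f$ is conull.
\end{proof}

\section{The positive direction: proof of Theorem \ref{thm:cov}}\label{sec:cov}

\subsection{A sufficient condition for almost continuity}

To build almost continuous functions by recursion one wants a list of $\mathfrak c$ sets such
that a function meeting all of them is almost continuous. The following lemma gives such a
list, consisting of compact sets only.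

\begin{lemma}\label{lem:compact}
If $f\colon\mathbb R\to\mathbb R$ meets every compact $K\subset\mathbb R^2$ whose projection
to the $x$-axis is a nondegenerate interval, then $f$ is almost continuous.
\end{lemma}

\begin{proof}
Let $K$ be closed with $f\cap K=\emptyset$. We must find a continuous
$g\colon\mathbb R\to\mathbb R$ that misses $K$.

For $m\in\mathbb N$ let $P_m$ be the projection of the compact set $K\cap[-m,m]^2$. If $P_m$
contained a nondegenerate compact interval $J$, then $K\cap[-m,m]^2\cap(J\times\mathbb R)$
would be a compact set with projection $J$ that $f$ misses, a contradiction. So $P_m$ is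
closed and nowhere dense. Thus every nonempty open subinterval of $[-m,m]$ contains a short
interval over which a continuous function may change its value freely within $[-m,m]$
without meeting $K$. Elsewhere we let $g$ be locally constant, with values taken from $f$.

For each $x$ choose $\delta_x>0$ such that $(x-\delta_x,x+\delta_x)\times\{f(x)\}$ misses $K$.
For $x<x'$ write $x\to x'$ if there is a continuous $g$ on $[x,x']$ that misses $K$, with
$g(x)=f(x)$ and $g(x')=f(x')$. This relation is transitive.

\emph{If $x<x'$ and $x'-x<\delta_x+\delta_{x'}$, then $x\to x'$.} The open interval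
$L=\bigl(\max(x,x'-\delta_{x'}),\,\min(x',x+\delta_x)\bigr)$ is nonempty. Let
$m>\max(|x|,|x'|,|f(x)|,|f(x')|)$ and choose $p\in L\setminus P_m$. As $P_m$ is closed, there
is $\eta>0$ such that $[p-\eta,p+\eta]\subset L\setminus P_m$; since $L\subset[-m,m]$, the
box $[p-\eta,p+\eta]\times[-m,m]$ misses $K$. Let $g$ be equal to $f(x)$ on $[x,p-\eta]$,
equal to $f(x')$ on $[p+\eta,x']$, and linear in between. The two constant pieces miss $K$ by
the choice of $\delta_x$ and $\delta_{x'}$, and the linear piece lies in the box.

\emph{$x\to x'$ for all $x<x'$.} Let $T=\{x\}\cup\{t\in(x,x']:x\to t\}$ and $s=\sup T$.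
There is $t\in T$ with $s-\delta_s<t\le s$. If $t<s$, then $t\to s$ by the previous
paragraph, and $x\to s$ follows; so in every case $s\in T$. If $s<x'$, choose
$t\in(s,\min(x',s+\delta_s))$. Then $s\to t$, so $t\in T$, which contradicts $s=\sup T$.
Hence $s=x'\in T$.

Now concatenate functions that witness $n\to n+1$, $n\in\mathbb Z$.
\end{proof}

\begin{remark}\label{rem:nonnull}
Lemma~\ref{lem:compact} gives, in ZFC, a discontinuous additive almost continuous function.
List the reals and the compact sets of the lemma in order type $\mathfrak c$, and build an
increasing chain of $\mathbb Q$-linear functions on subspaces $W$ of cardinality less than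
$\mathfrak c$. To meet a compact $K$ with projection $J$, choose $x\in J\setminus W$, which
exists because $J$ has cardinality $\mathfrak c$, and any $y$ with $(x,y)\in K$, and extend
by $x\mapsto y$. To add a real $x\notin W$ to the domain, choose any value. The union $f$
meets both $\{(x,x):1\le x\le2\}$ and $\{(x,2x):1\le x\le2\}$. So it is not of the form
$x\mapsto cx$, and hence it is discontinuous.
\end{remark}

\subsection{Staying inside a null set}

To make the graph null we run the same recursion inside a fixed null $G_\delta$ set. Choose
open sets
\[
U_n\supseteq\bigcup_{q\in\mathbb Q}\bigl((\{q\}\times\mathbb R)\cup(\mathbb R\times\{q\})\bigr)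
\quad\text{with }|U_n|<1/n,\qquad\text{and let }N=\bigcap_{n\ge1}U_n .
\]
They exist because a countable union of lines is null. The set $N$ is null, $(0,0)\in N$, and
each vertical section $N_x=\{y:(x,y)\in N\}$ is a dense $G_\delta$ set, since it contains
$\mathbb Q$.

Let $f\colon W\to\mathbb R$ be a $\mathbb Q$-linear function with $f\subset N$ on a
$\mathbb Q$-subspace $W$ of cardinality less than $\mathfrak c$. Extending $f$
$\mathbb Q$-linearly by a pair $(x,y)$ with $x\notin W$ adds to the graph the points
$(px+v,py+f(v))$ with $p\in\mathbb Q\setminus\{0\}$ and $v\in W$. To stay inside $N$ we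
therefore need
\begin{equation}\label{eq:star}
(px+v,\,py+f(v))\in N\quad\text{for all }p\in\mathbb Q\setminus\{0\},\ v\in W .
\end{equation}
When $x$ is given, the horizontal lines in $N$ make this a category condition on $y$. When a
set $K$ has to be met, the vertical lines are needed. The smallest case is a graph: let
$K=\{(x,h(x)):x\in J\}$ with $h$ continuous. Now $x$ determines $y=h(x)$, and we use category
in $J$: for fixed $p,v,n$ the set
\[
\{x\in J:(px+v,\,p\,h(x)+f(v))\in U_n\}
\]
is relatively open, and it contains all $x\in J$ with $px+v\in\mathbb Q$, so it is dense. In
a general $K$ the fibers may be large, and points over a dense set of $x$ need not be dense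
in $K$. The remedy is to shrink $K$ to a minimal closed set with the same projection.

\begin{proof}[Proof of Theorem~\ref{thm:cov}]
By the Baire category theorem $\mathrm{cov}(\mathcal M)\ge\omega_1$, so CH implies
$\mathrm{cov}(\mathcal M)=\mathfrak c$; under MA this equality is a standard fact. We also
use that $\mathrm{cov}(\mathcal M)$ is the same for all nonempty perfect Polish spaces,
because each of them has a dense $G_\delta$ subset homeomorphic to $\omega^\omega$. So
$\mathrm{cov}(\mathcal M)=\mathfrak c$ says that, in every nonempty perfect Polish space, an
intersection of fewer than $\mathfrak c$ comeager sets is nonempty.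

List all reals, and all compact sets whose projection to the $x$-axis is a nondegenerate
interval, in two lists of order type $\mathfrak c$. Starting from $\{(0,0)\}$, build by
transfinite recursion an increasing chain of $\mathbb Q$-linear functions $f_\zeta\subset N$
($\zeta<\mathfrak c$) on $\mathbb Q$-subspaces of $\mathbb R$ whose cardinality is at most
that of $\zeta$ or countable, hence less than $\mathfrak c$. Take unions at limits. To pass
from $f_\zeta$ to $f_{\zeta+1}$, apply step (i) below to the $\zeta$-th real and then
step (ii) to the $\zeta$-th compact set. In each step let $f\colon W\to\mathbb R$ be the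
current function.

\emph{(i) Adding a given real $x$.} If $x\in W$, do nothing. Otherwise \eqref{eq:star} says
that
\[
y\in\bigcap_{p,v}p^{-1}\bigl(N_{px+v}-f(v)\bigr),
\]
an intersection of fewer than $\mathfrak c$ comeager subsets of $\mathbb R$. Choose such a
$y$ and extend by $(x,y)$.

\emph{(ii) Meeting a given compact $K$ with projection $J$.} If $\mathcal C$ is a nonempty
chain of closed subsets of $K$ with projection $J$, then over each $x\in J$ the fibers of its
members form a chain of nonempty compact sets; so $\bigcap\mathcal C$ also has projection
$J$. By Zorn's lemma there is a minimal closed $K_0\subset K$ with projection $J$. We use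
minimality in the following form.
\begin{equation}\label{eq:minimal}
\parbox{0.85\textwidth}{If $O\ne\emptyset$ is relatively open in $K_0$, there is a
nondegenerate interval $J'\subset J$ such that all points of $K_0$ over $J'$ lie in $O$.}
\end{equation}
Indeed, $K_0\setminus O$ is a proper closed subset of $K_0$, so by minimality its projection
is a closed proper subset of $J$, and the complement of this projection in $J$ contains a
nondegenerate interval $J'$. Note that $K_0$ has points over every element of $J'$. We draw
three conclusions.
\begin{itemize}
\item $K_0$ has no isolated points, because by \eqref{eq:minimal} a nonempty relatively open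
$O$ has points over every element of $J'$.
\item For $v\in W$, the set $K_0\cap(\{v\}\times\mathbb R)$ is closed and nowhere dense in
$K_0$, because for the same reason it contains no nonempty relatively open $O$.
\item For $p\in\mathbb Q\setminus\{0\}$, $v\in W$ and $n\ge1$, the set
$\{z\in K_0:pz+(v,f(v))\in U_n\}$ is open and dense in $K_0$. It is open because $U_n$ is.
It contains every point of $K_0$ whose first coordinate lies in the dense set
$\{(q-v)/p:q\in\mathbb Q\}$, because $\{q\}\times\mathbb R\subset U_n$. Given a nonempty
relatively open $O$, some such point lies over the interval $J'$ of \eqref{eq:minimal}, hence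
in $O$.
\end{itemize}
So the set of all $(x,y)\in K_0$ with $x\notin W$ and \eqref{eq:star} is an intersection of
fewer than $\mathfrak c$ comeager subsets of the nonempty perfect compact metrizable space
$K_0$. Choose $(x,y)$ in it and extend by this pair.

The union of the chain is an additive function $f\colon\mathbb R\to\mathbb R$ with
$f\subset N$, so its graph is null. It meets every compact set with nondegenerate interval
projection, so it is almost continuous by Lemma~\ref{lem:compact}, and it is discontinuous as
in Remark~\ref{rem:nonnull}.
\end{proof}

\begin{thebibliography}{9}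
\bibitem{book} A printed mathematics book (source of the problem).
\end{thebibliography}

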